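# Self-normalized trimmed sums and normalization by constants

## 1. Trimmed sums, the Winsorized scale, and two kinds of normalization

Throughout, $X,X_1,X_2,\dots$ are i.i.d. with a nondegenerate distribution $F$, and $X_{n,1}\le\dots\le X_{n,n}$ are the order statistics of $X_1,\dots,X_n$. We write $\Phi$ for the standard normal distribution function, $x^\pm=\max(\pm x,0)$, and "whp" for "with probability tending to $1$". The letter $C$ is a constant that may change from line to line.

**Definition 1 (trimming hypothesis).** Integers $r_n,s_n$ are given with $r_n\to\infty$, $s_n\to\infty$, $r_n/n\to0$, $s_n/n\to0$. In particular, for all large $n$ we have $r_n,s_n\ge1$ and $n-r_n-s_n\ge2$, and only such $n$ are considered. We often drop the index and write $r,s$.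

For example, $r_n=s_n=\lfloor\sqrt n\rfloor$ is allowed, while $r_n=5$ and $r_n=\lfloor n/10\rfloor$ are not.

**Definition 2 (trimmed sum, mean, Winsorized scale).** Put
$$S_n=S_n(s_n,r_n)=\sum_{i=s_n+1}^{n-r_n}X_{n,i},\qquad M_n=\frac{S_n}{n-r_n-s_n},$$
$$W_n^2=s_n(X_{n,s_n}-M_n)^2+\sum_{i=s_n+1}^{n-r_n}(X_{n,i}-M_n)^2+r_n(X_{n,n-r_n+1}-M_n)^2,\qquad W_n\ge0 .$$

So $W_n$ is the Euclidean norm of an $n$-vector. Take the ordered sample, replace the $s$ smallest entries by the largest of them, replace the $r$ largest entries by the smallest of them, and subtract $M_n$ from every entry.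

For example, let $n=7$, $s=r=2$, with ordered sample $0,1,2,3,4,9,30$. Then $S=2+3+4=9$ and $M=3$. The modified sample is $1,1,2,3,4,9,9$, and $W^2=2\cdot(1-3)^2+(1+0+1)+2\cdot(9-3)^2=82$.

**Definition 3 (two normalizations).** *Self-normalization holds* if there are constants $\delta_n$ with
$$\frac{S_n-\delta_n}{W_n}\to N(0,1)\quad\text{in distribution,}\tag{1}$$
where the ratio is read as $0$ on $\{W_n=0\}$. *Normalization by constants holds* if there are constants $a_n>0$ and $b_n$ with
$$\frac{S_n-b_n}{a_n}\to N(0,1)\quad\text{in distribution.}\tag{2}$$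
We use the same words along a subsequence of integers $n$.

Here is an example where both can be seen by hand. Let $P(X=1)=p=1-P(X=0)$ with $0<p<1$, and let $N$ be the number of ones. Whp $N\ge r$ and $n-N\ge s$, because $r,s=o(n)$. Then the trimmed values at the top are ones and those at the bottom are zeros, so $S_n=N-r$, and the modified sample is the original one, so $W_n^2=(n-N)M_n^2+N(1-M_n)^2$. Since $N/n\to p$ and $M_n=(N-r)/(n-r-s)\to p$ in probability, $W_n^2/n\to(1-p)p^2+p(1-p)^2=p(1-p)$. The binomial central limit theorem gives (2) with $b_n=np-r$, $a_n=\sqrt{np(1-p)}$, and since $W_n/a_n\to1$ in probability, (1) follows with $\delta_n=b_n$.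

We shall use the following textbook facts.

* *Slutsky.* If $U_n\to U$ in law, $A_n\to1$ and $B_n\to0$ in probability, then $A_nU_n+B_n\to U$ in law.
* *Convergence of types.* If $(Y_n-b_n)/a_n\to U$ and $(Y_n-b_n')/a_n'\to U'$ in law, $a_n,a_n'>0$, with $U,U'$ nondegenerate, then $U'$ has the law of $\alpha U+\beta$ for some $\alpha>0$, $\beta\in\mathbb R$.
* *Efron–Stein.* If $Y\in L^2$ is a function of $X_1,\dots,X_n$ and $Y_i\in L^2$ is any function of the $X_j$ with $j\ne i$, then $\operatorname{Var}Y\le\sum_iE(Y-Y_i)^2$.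
* *Lévy distance.* Convergence in law on $\mathbb R$ is convergence in the Lévy distance.

One implication between the two normalizations is known: by (7.1) of Griffin and Pruitt (1989), under the trimming hypothesis normalization by constants implies self-normalization. The question is the converse.

> If $(S_n-\delta_n)/W_n\to N(0,1)$ for some constants $\delta_n$, must there be constants $a_n>0$, $b_n$ with $(S_n-b_n)/a_n\to N(0,1)$?

The answer is no. Sections 2 to 5 lead to a counterexample (Theorem 1) and two variants. Sections 6 to 10 determine, for every $F$ bounded below, exactly how and when the converse fails (Theorem 2 and its corollaries). If $F$ is bounded above, replace $X$ by $-X$ and exchange the roles of $r_n$ and $s_n$. The case where both tails matter is not classified here. The same question is also of interest for untrimmed sums $S_n=\sum_{i\le n}X_i$, $W_n^2=\sum_{i\le n}(X_i-S_n/n)^2$, where the two normalizations are known to be equivalent when $F$ is symmetric; these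 notes do not treat it.

## 2. Finite variance: constants always suffice

**Proposition 1.** If $EX^2<\infty$ ($F$ nondegenerate, otherwise arbitrary), normalization by constants always holds. So the converse holds trivially.

**Proof.** The plan is to show that the trimmed-off sums, once centered, are $o_P(\sqrt n)$.

Let $R=\sum_{i>n-r}X_{n,i}$, and let $R_i$ be the sum of the $r$ largest among the $X_j$, $j\ne i$. If $X_i$ occupies position $l>n-r$ in the ordered sample, deleting it brings in $X_{n,n-r}$, so $R-R_i=X_{n,l}-X_{n,n-r}$. Otherwise $R-R_i=0$. By Efron–Stein and $(a-b)^2\le2a^2+2b^2$,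
$$\operatorname{Var}R\le\sum_iE(R-R_i)^2\le2E\sum_{l>n-r}X_{n,l}^2+2r\,EX_{n,n-r}^2 .$$

*First term.* Fix $t>0$. Among the $r$ squares in $\sum_{l>n-r}X_{n,l}^2$, those that are at most $t$ contribute at most $rt$, and the rest at most $\sum_iX_i^21\{X_i^2>t\}$. So the mean is at most $rt+nE[X^2;X^2>t]$. Divide by $n$, let $n\to\infty$, then $t\to\infty$: the mean is $o(n)$.

*Second term.* If $X_{n,n-r}\ge0$, then $rX_{n,n-r}^2\le\sum_{l>n-r}X_{n,l}^2$. If $X_{n,n-r}<0$, the $n-r$ smallest values are all $\le X_{n,n-r}<0$, so $(n-r)X_{n,n-r}^2\le\sum_iX_i^2$ and $rX_{n,n-r}^2\le\frac r{n-r}\sum_iX_i^2$, whose mean is $\frac{r}{n-r}nEX^2=o(n)$. So $rEX_{n,n-r}^2=o(n)$.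

Hence $\operatorname{Var}R=o(n)$. Applying this to $-X$, the sum $L$ of the $s$ smallest has $\operatorname{Var}L=o(n)$. Therefore
$$S_n=\sum_iX_i-R-L=\sum_iX_i-ER-EL+o_P(\sqrt n),$$
and the classical central limit theorem gives (2) with $a_n=\sqrt{n\operatorname{Var}X}>0$ and $b_n=nEX-ER-EL$. $\blacksquare$

## 3. Where the Slutsky argument stops

In the Bernoulli example the passage between (1) and (2) was made by $W_n/a_n\to1$. This suggests a first approach to the converse: show that under (1) there are constants $a_n$ with $W_n/a_n\to1$ in probability. Then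
$$\frac{S_n-\delta_n}{a_n}=\frac{S_n-\delta_n}{W_n}\cdot\frac{W_n}{a_n}\to N(0,1)$$
by Slutsky, and we would be done.

Look at the three terms of $W_n^2$. The middle one is a sum of many terms and may be expected to concentrate. The last one, $r(X_{n,n-r+1}-M_n)^2$, depends on a single order statistic, and here the approach stops. Take a level $x$ with $P(X\ge x)=r/n$, and suppose that $X$ has no values in $(x/\rho,x)$ for some $\rho>1$. The number $N$ of $X_i\ge x$ is binomial with mean $r$, and $Z=(N-r)/\sqrt r$ is approximately standard normal. The $r$-th largest value is at least $x$ if $Z\ge0$ and at most $x/\rho$ if $Z<0$. So it jumps by a factor at least $\rho$ between two events, each of probability close to $\frac12$, and nothing forces the last term to concentrate.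

One could still hope that (1) fails in such a case. Compare with $S_n$ in the idealized picture where all the values of rank near $r$ equal $x$ or $x/\rho$. If $N>r$, then $N-r$ values equal to $x$ escape the trimming. If $N<r$, then $r-N$ values equal to $x/\rho$ are trimmed in addition. So $S_n$ fluctuates by
$$\sqrt r\,x\,Z^+-\sqrt r\,\tfrac x\rho\,Z^- ,$$
while the last term of $W_n^2$ contributes $\sqrt r\,x$ to $W_n$ if $Z\ge0$ and $\sqrt r\,x/\rho$ if $Z<0$ (taking $M_n$ negligible). If these were the only contributions, the ratio would be exactly $Z$. The numerator has a kink at $0$, the denominator has a matching jump, and the quotient does not see either.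

Here is the same thing as an equation. If $S_n$ behaves like $f(Z)$ and $W_n$ like $f'(Z)$, the ratio is normal as soon as $f(z)-d=z\,f'(z)$ for $z\neq0$. The solutions are $f(z)-d=C_+z$ for $z>0$ and $f(z)-d=C_-z$ for $z<0$. The equation is singular at $0$, so the two slopes need not agree.

To realize this we need a law with gaps, with rank $r$ placed at a gap, and with such a heavy tail that the values below $x$ contribute negligibly, that is, $nE[X^2;X<x]=o(rx^2)$ when $P(X\ge x)\approx r/n$.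

## 4. A law on powers of two with a kinked limit

Let $P(X\ge2^j)=1/j$ for $j\ge1$, that is, $P(X=2^j)=\frac1{j(j+1)}$. Put
$$k=k_n=\lfloor n^{1/4}\rfloor,\qquad r_n=s_n=\lfloor n/k\rfloor .$$
Then $r_n,s_n\to\infty$ and $r_n/n,\ s_n/n\to0$. Put
$$\sigma_n=2^k\sqrt r,\qquad f(z)=z^+-\tfrac12z^-,\qquad c(z)=\begin{cases}1,&z\ge0,\\ \frac12,&z<0.\end{cases}$$
Note that $f(z)/c(z)=z$ for every $z$.

**Theorem 1.** There are constants $\delta_n$ with $(S_n-\delta_n)/\sigma_n\to f(Z)$ in law, $Z\sim N(0,1)$, and $(S_n-\delta_n)/W_n\to N(0,1)$ in law. There are no constants $a_n>0,b_n$, even along a subsequence, with $(S_n-b_n)/a_n\to N(0,1)$.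

**Proof.**

**Step 1: locating the $r$-th largest value.** This step shows that whp it is $2^k$ or $2^{k-1}$, according to the sign of an asymptotically normal variable. Let $N,N',N''$ be the numbers of $i\le n$ with $X_i\ge2^k$, $X_i\ge2^{k+1}$, $X_i\ge2^{k-1}$. They are binomial with success probabilities $\frac1k,\frac1{k+1},\frac1{k-1}$. Since $r-\frac n{k+1}\ge\frac nk-1-\frac n{k+1}=\frac n{k(k+1)}-1$, Chebyshev's inequality gives
$$P(N'\ge r)\le\frac{n/k}{\big(\frac n{k(k+1)}-1\big)^2}=O(k^3/n)\to0 .$$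
Likewise $\frac n{k-1}-r\ge\frac n{k(k-1)}$, so
$$P(N''<r)\le\frac{n}{k-1}\cdot\frac{k^2(k-1)^2}{n^2}=\frac{k^2(k-1)}n\to0 .$$
The number of $i$ with $X_i=2$ is $\mathrm{Bin}(n,\frac12)$, hence $\ge s$ whp since $s=o(n)$. Let
$$E_n=\{N'<r\le N''\}\cap\{\#\{i:X_i=2\}\ge s\},\qquad P(E_n)\to1 .$$
Put $Z_n=(N-r)/\sqrt r$. The variance of $N$ is $\frac nk(1-\frac1k)\sim r\to\infty$, and its mean $n/k$ satisfies $0\le n/k-r<1$. So the central limit theorem for binomials gives $Z_n\to N(0,1)$.

On $E_n$, fewer than $r$ values are $\ge2^{k+1}$ and at least $r$ values are $\ge2^{k-1}$. So $X_{n,n-r+1}\in\{2^{k-1},2^k\}$, and it equals $2^k$ exactly when $N\ge r$. That is, $X_{n,n-r+1}=2^kc(Z_n)$. Moreover $X_{n,s}=2$ and $\sum_{i\le s}X_{n,i}=2s$ on $E_n$.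

**Step 2: an exact formula for the sum.** The purpose is to isolate the kink. Let $B_n=\sum_iX_i1\{X_i<2^k\}$. On $E_n$,
$$\sum_{i\le n-r}X_{n,i}=B_n+2^k(N-r)^+-2^{k-1}(N-r)^- .\tag{3}$$
If $N\ge r$, the $n-r$ smallest values are the $n-N$ values below $2^k$ and $N-r$ further values. The latter are $\ge2^k$ and at most $X_{n,n-r+1}=2^k$, so they equal $2^k$. If $N<r$, the $n-r$ smallest are the values below $2^k$ with the $r-N$ largest of them removed. Each removed value is below $2^k$, and since it is among the $r$ largest of all, it is at least $X_{n,n-r+1}=2^{k-1}$. So it equals $2^{k-1}$.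

**Step 3: the bulk $B_n$ is negligible after centering.** Splitting the sum at $j=k/2$,
$$\sum_{j<k}\frac{4^j}{j^2}\le\sum_{j<k/2}4^j+\frac4{k^2}\sum_{k/2\le j<k}4^j\le C\,2^k+\frac4{k^2}\cdot\frac{4^k}3\le C\,\frac{4^k}{k^2},$$
and in the same way $\sum_{j<k}2^j/j^2\le C2^{k/2}+\frac4{k^2}2^k\le C2^k/k^2$. Hence
$$nE[X^2;X<2^k]\le Cn\frac{4^k}{k^2},\qquad EB_n\le Cn\frac{2^k}{k^2},\tag{4}$$
and $\operatorname{Var}(B_n)/\sigma_n^2\le Cn4^kk^{-2}/(4^kr)=Cn/(k^2r)\to0$, because $n/r\sim k$. Put $\delta_n=EB_n-2s$. On $E_n$ we have $S_n=\sum_{i\le n-r}X_{n,i}-2s$, so (3) gives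
$$\frac{S_n-\delta_n}{\sigma_n}=f(Z_n)+o_P(1).\tag{5}$$
As $f$ is continuous, $(S_n-\delta_n)/\sigma_n\to f(Z)$ in law.

**Step 4: the denominator.** We show that only the last term of $W_n^2$ counts. On $E_n$ we have $0\le S_n\le B_n+2^k(N-r)^+$. Since $n-r-s\sim n$ and $(N-r)^+=O_P(\sqrt r)$, (4) gives
$$M_n=O_P\big(2^kk^{-2}+2^k\sqrt r/n\big)=o_P(2^k).$$
Since $M_n$ is the mean of the middle values,
$$0\le\sum_{i=s+1}^{n-r}(X_{n,i}-M_n)^2\le\sum_{i=s+1}^{n-r}X_{n,i}^2\le\sum_iX_i^21\{X_i<2^k\}+4^k(N-r)^+ .$$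
Divided by $\sigma_n^2=4^kr$, this is $O_P\big(\frac n{k^2r}\big)+O_P(r^{-1/2})\to0$ by (4). Since $s=r$, also $s(X_{n,s}-M_n)^2=s(2-M_n)^2=o_P(4^kr)=o_P(\sigma_n^2)$. Finally
$$\frac{r(X_{n,n-r+1}-M_n)^2}{\sigma_n^2}=\big(c(Z_n)+o_P(1)\big)^2 .$$
Adding up, $W_n^2/\sigma_n^2=c(Z_n)^2+o_P(1)$. As $c\ge\frac12$, $W_n/\sigma_n=c(Z_n)+o_P(1)$.

**Step 5: the ratio is normal.** By (5), Step 4 and $c\ge\frac12$,
$$\frac{S_n-\delta_n}{W_n}=\frac{f(Z_n)}{c(Z_n)}+o_P(1)=Z_n+o_P(1)\to N(0,1).$$

**Step 6: no constants.** Suppose $(S_n-b_n)/a_n\to N(0,1)$ along a subsequence. By (5) and convergence of types, $f(Z)$ would be normal. Its median is $0$, so it would be symmetric about $0$. But for $t>0$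
$$P(f(Z)>t)=\Phi(-t)\neq\Phi(-2t)=P(f(Z)<-t),$$
a contradiction. $\blacksquare$

The approach of Section 3 really does fail here. If $W_n/a_n\to1$ in probability, the constants $a_n/\sigma_n=(W_n/\sigma_n)/(W_n/a_n)$ would converge in law to $c(Z)$, which takes two values. Constants have no such limit.

## 5. A smooth version and a symmetric version

One may suspect that the atoms of $F$, or its one-sidedness, cause the failure. Neither does.

**Remark 1 (smooth $F$).** In Theorem 1 replace $X_i$ by $X_i+U_i$, where the $U_i\in[0,1]$ are i.i.d., independent of the $X_i$, with a density $\varphi$ that is $C^\infty$ on $\mathbb R$ (for instance $\varphi(u)$ proportional to $e^{-1/(u(1-u))}$ on $(0,1)$ and $0$ elsewhere). The new law has density $\sum_jP(X=2^j)\varphi(x-2^j)$, a locally finite sum, hence $C^\infty$. Every order statistic moves by at most $1$, and so does $M_n$. Hence $S_n$ moves by at most $n=o(\sigma_n)$, since $\sigma_n\ge2^{k}$ with $k=\lfloor n^{1/4}\rfloor$. Since $W_n$ is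 the norm of an $n$-vector (modified sample minus $M_n$) each of whose entries moves by at most $2$, it moves by at most $2\sqrt n=o(\sigma_n)$. So (5) and $W_n/\sigma_n=c(Z_n)+o_P(1)$ persist with the same $Z_n$, and Steps 5 and 6 apply unchanged. Theorem 1 persists.

**Remark 2 (symmetric $F$).** Let $Y=\varepsilon X$ with $X$ as in Theorem 1 and an independent fair sign $\varepsilon$. Put
$$k=\lfloor n^{1/4}\rfloor,\quad r=\lfloor n/(2k)\rfloor,\quad s=\lfloor n/k\rfloor,\quad m=\lfloor k/2\rfloor+1,\quad\sigma_n=2^k\sqrt r .$$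
We claim that Theorem 1 holds for $Y$ with $\delta_n=E\sum_iY_i1\{0<Y_i<2^k\}$. So the converse fails even for symmetric $F$ (with $r_n\ne s_n$).

*Upper end.* Now $P(Y\ge2^j)=\frac1{2j}$. With $N,N',N''$ defined as before for $Y$, the gaps in Chebyshev's inequality are $r-\frac n{2(k+1)}\ge\frac n{2k(k+1)}-1$ and $\frac n{2(k-1)}-r\ge\frac n{2k(k-1)}$, with variances at most $n/k$. So again $N'<r\le N''$ whp. Also $0\le\frac n{2k}-r<1$, so $Z_n=(N-r)/\sqrt r\to N(0,1)$, and $Y_{n,n-r+1}=2^kc(Z_n)$ whp.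

*Lower end.* Since $m\ge\frac{k+1}2$, $P(Y\le-2^m)=\frac1{2m}\le\frac1{k+1}$, while $s\ge\frac nk-1$. Chebyshev's inequality with gap at least $\frac n{k(k+1)}-1$ and variance at most $n/k$ gives $\#\{Y_i\le-2^m\}<s$ whp. Also $\#\{Y_i<0\}\sim\mathrm{Bin}(n,\frac12)$ exceeds $s$ whp. So $Y_{n,s}\in(-2^m,0)$ whp. The retained negative values then lie in $(-2^m,0)$. Their total modulus is at most $n2^m\le2n2^{k/2}=o(\sigma_n)$, and their total square at most $n4^m\le4n2^k=o(\sigma_n^2)$.

*Conclusion.* Let $B_n=\sum_iY_i1\{0<Y_i<2^k\}$. The $r$ largest values are positive, and the argument for (3) applied to the positive values gives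
$$S_n=B_n+2^k(N-r)^+-2^{k-1}(N-r)^-+o(\sigma_n)\quad\text{whp.}$$
The bounds (4) hold for $B_n$ with an extra factor $\frac12$, so $\operatorname{Var}(B_n)/\sigma_n^2\le Cn/(k^2r)\to0$ and (5) follows. Next, $|S_n|\le B_n+2^k(N-r)^++n2^m$ whp gives $M_n=O_P(2^kk^{-2}+2^k\sqrt r/n+2^m)=o_P(2^k)$. The middle term of $W_n^2$ is at most $\sum_iY_i^21\{0<Y_i<2^k\}+4^k(N-r)^++n4^m=o_P(\sigma_n^2)$. The first term is at most $s(2^m+|M_n|)^2=o_P(\sigma_n^2)$, because $s\le3r$ for large $n$. So $W_n/\sigma_n=c(Z_n)+o_P(1)$, and Steps 5 and 6 finish as before.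

## 6. The upper quantile function and the two regimes

We now ask whether the kink is the only way the converse can fail. Let $F$ be bounded below. Translating $X$ shifts $S_n$ by a constant and leaves $W_n$ unchanged, so we may assume $X\ge0$. By Proposition 1 only $EX^2=\infty$ is of interest.

**Definition 4 (upper quantile function).** For $0<v<1$ let $q(v)=\inf\{x:P(X>x)\le v\}$.

The set here is $[q(v),\infty)$, so $q(v)>y$ if and only if $v<P(X>y)$. Hence $q$ is nonincreasing, and $q(V)$ has the law of $X$ when $V$ is uniform on $(0,1)$. With $X\ge0$ and $EX^2=\infty$ we have $q\ge0$, $q(0+)=\infty$ and $\int_0^1q^2=\infty$.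

Two examples. If $P(X>x)=x^{-\alpha}$ for $x\ge1$, then $q(v)=v^{-1/\alpha}$. For the law of Theorem 1, $q(v)=2^j$ for $\frac1{j+1}\le v<\frac1j$: indeed $P(X>2^j)=\frac1{j+1}\le v$, while $P(X>x)\ge\frac1j>v$ for $x<2^j$.

**Definition 5 (the functions $v_n,g_n,\tau_n,f_n$).** For $|z|<\sqrt r$ put
$$v_n(z)=\frac{r-\sqrt r\,z}n,\quad g_n(z)=\sqrt r\,q(v_n(z)),\quad\tau_n(z)^2=n\int_{v_n(z)}^1q(v)^2\,dv,\quad f_n(z)=\int_0^zg_n .$$

To read these, write $X_i=q(V_i)$ with $V_i$ uniform. The $r$-th smallest $V_{(r)}$ is about $r/n$ with fluctuations of order $\sqrt r/n$, so $V_{(r)}=v_n(Z_n)$ with $Z_n$ approximately standard normal. Then $g_n(Z_n)=\sqrt r\,X_{n,n-r+1}$, the quantity $\tau_n(z)^2$ is the expected sum of squares of the values below rank $r$, and $f_n$ measures how $S_n$ responds to $Z_n$. The functions $g_n$ and $\tau_n$ are nonnegative and nondecreasing in $z$. Since $0<v_n(z)<2r/n\to0$, for large $n$ everything is defined and $g_n\ge\sqrt r\,q(2r/n)>0$ on $(-\sqrt r,\sqrt r)$.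

**Definition 6 (regimes (I) and (II)).** For a sequence of integers $n\to\infty$ consider the following two conditions.

* **(I)** $\dfrac{g_n(z)-g_n(-z)}{\tau_n(0)+g_n(0)}\to0$ for all $z>0$.
* **(II)** $\tau_n(z)/g_n(z)\to0$ for all $z\in\mathbb R$; $g_n(x)/g_n(y)\to1$ whenever $xy>0$; and $g_n(1)/g_n(-1)\to\rho$ with $\rho\in(1,\infty]$.

*Example of (I).* Let $P(X>x)=x^{-\alpha}$, $x\ge1$, $0<\alpha\le2$. Then $g_n(z)/g_n(0)=(1-z/\sqrt r)^{-1/\alpha}\to1$ for each $z$, so (I) holds for every trimming sequence.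

*Example of (II).* Take the law and trimming of Theorem 1. Here $\frac1k-\frac1n<\frac rn\le\frac1k$, and $\sqrt r/n$ is of order $n^{-5/8}$, which is larger than $\frac1n$ and smaller than $k^{-2}$ in order. So for fixed $z>0$ and large $n$, $\frac1{k+1}<v_n(z)<\frac1k$ and $g_n(z)=2^k\sqrt r$. For fixed $z<0$ and large $n$, $\frac1k<v_n(z)<\frac1{k-1}$ and $g_n(z)=2^{k-1}\sqrt r$. For every $z$, $\tau_n(z)^2\le n\int_{1/(k+1)}^1q^2=nE[X^2;X\le2^k]\le Cn4^k/k^2$, and $g_n(z)^2\ge4^{k-1}r$, so $\tau_n(z)^2/g_n(z)^2=O(n/(k^2r))\to0$. Thus (II) holds with $\rho=2$.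

**Theorem 2.** Let $X\ge0$, $EX^2=\infty$, under the standing trimming hypothesis.

1. Constants $\delta_n$ with $(S_n-\delta_n)/W_n\to N(0,1)$ exist if and only if every subsequence has a further subsequence along which (I) or (II) holds.
2. Along a sequence satisfying (I), normalization by constants holds. Along a sequence satisfying (II), there are constants $b_n$ with $(S_n-b_n)/g_n(1)\to Z^+-Z^-/\rho$ in law, $Z\sim N(0,1)$ (with $1/\infty=0$), and normalization by constants fails along every subsequence.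

So when self-normalization holds, normalization by constants fails if and only if some subsequence satisfies (II): the kink is the only obstruction.

**Corollary 1.** If $F$ is bounded below and either $EX^2<\infty$ or $\limsup_{x\to\infty}x^2P(X>x)/E[X^2;X\le x]<\infty$, then the converse holds for all trimming sequences. Here $X\ge0$ after translation.

**Corollary 2 (exact criterion).** Let $X\ge0$, $EX^2=\infty$. There exist trimming sequences for which the converse fails if and only if there are $v_j\to0$, $h_j>0$ with $h_j/v_j\to0$ such that for each fixed $K>1$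
$$\frac{q(v_j-Kh_j)}{q(v_j-h_j/K)}\to1,\quad\frac{q(v_j+h_j/K)}{q(v_j+Kh_j)}\to1,\quad\frac{\int_{v_j+h_j}^1q^2}{v_jq(v_j+h_j)^2}\to0,\quad\liminf_j\frac{q(v_j-h_j)}{q(v_j+h_j)}>1 .$$

The proof of Theorem 2 has two ingredients: a reduction of $(S_n,W_n)$ to an explicit function of two independent normals (Section 7), and a rigidity lemma for such functions (Section 8).

## 7. Reduction to a function of two independent normals

Let $X\ge0$, $EX^2=\infty$. Put
$$K=K_n=\min\{r^{1/8},(n/r)^{1/4}\}\to\infty,\qquad v=v_n(-K)=\frac{r+K\sqrt r}n,$$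
$$\tau_n=\tau_n(-K),\qquad\hat w_n(z)^2=\tau_n^2+g_n(z)^2 .$$
From now on $\tau_n$ without argument is this number. We have $K^2r/n\le(r/n)^{1/2}\to0$. For $-K\le z<\sqrt r$,
$$0\le\tau_n(z)^2-\tau_n^2=n\int_{v_n(z)}^{v}q^2\le(K+|z|)\sqrt r\,q(v_n(z))^2=\frac{K+|z|}{\sqrt r}\,g_n(z)^2,$$
hence, as $K\le r^{1/8}$,
$$0\le\tau_n(z)^2-\tau_n^2=o(g_n(z)^2)\quad\text{for fixed }z.\tag{6}$$

**Lemma 1.** There are constants $b_n$ and, for each $n$, a coupling of $(X_1,\dots,X_n)$ with independent $N,Z\sim N(0,1)$ such that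
$$S_n-b_n=\tau_nN+f_n(Z)+o_P(\hat w_n(Z)),\qquad W_n=\hat w_n(Z)(1+o_P(1)).$$
(The functions are only needed for $|Z|<K_n$, an event of probability tending to $1$.)

The proof cuts the sample, in terms of the $V_i$, into the bulk $V_i>v$, the window $V_{(r)}<V_i\le v$, and the trimmed points. The bulk gives $\tau_nN$ and the window gives $f_n(Z)$.

**Proof.** Let $X_i=q(V_i)$ with $V_i$ i.i.d. uniform on $(0,1)$ and order statistics $V_{(1)}<\dots<V_{(n)}$ (distinct almost surely). Then $X_{n,n-j+1}=q(V_{(j)})$. Put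
$$Z_n=\frac{r-nV_{(r)}}{\sqrt r},\quad\text{so that }V_{(r)}=v_n(Z_n),\quad\sqrt r\,X_{n,n-r+1}=\sqrt r\,q(V_{(r)})=g_n(Z_n),$$
the last on $\{|Z_n|<\sqrt r\}$.

**Step 1: $Z_n\to N(0,1)$ in total variation.** We need this strong form to replace $Z_n$ by an exactly normal variable inside the rough functions $f_n,g_n$. The density of $V_{(r)}$ at $u$ is $r\binom nru^{r-1}(1-u)^{n-r}$. So the density of $Z_n$ at $0$ is, by Stirling's formula,
$$\frac{\sqrt r}n\,r\binom nr\Big(\frac rn\Big)^{r-1}\Big(1-\frac rn\Big)^{n-r}=\sqrt r\binom nr\Big(\frac rn\Big)^r\Big(1-\frac rn\Big)^{n-r}\to(2\pi)^{-1/2}.$$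
Since $1-v_n(z)=(1-\frac rn)(1+\frac{\sqrt rz}{n-r})$, the logarithm of the ratio of the densities at $z$ and at $0$ is
$$(r-1)\log\Big(1-\frac z{\sqrt r}\Big)+(n-r)\log\Big(1+\frac{\sqrt rz}{n-r}\Big)=\Big(-\sqrt rz-\frac{z^2}2\Big)+\Big(\sqrt rz-\frac{rz^2}{2(n-r)}\Big)+o(1)\to-\frac{z^2}2 .$$
The densities converge pointwise to the normal density, and Scheffé's lemma gives convergence in total variation.

**Step 2: sizes, and the $\sigma$-field $\mathcal G$.** This collects the comparisons used below. First, $\tau_n^2/n=\int_v^1q^2\to\infty$, as $v\to0$. Let $\mu=\int_v^1q$. For every $T>0$, splitting according to $q\le T$ or $q>T$ and using Cauchy–Schwarz,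
$$\mu\le T+P(X>T)^{1/2}(\tau_n^2/n)^{1/2}.$$
So $\limsup\sqrt n\,\mu/\tau_n\le P(X>T)^{1/2}$, and letting $T\to\infty$,
$$\sqrt n\,\mu=o(\tau_n).\tag{7}$$
Put $w_n^2=\tau_n^2+r\,q(v)^2$ and $E=\{|Z_n|<K\}$. Then $P(E)\to1$, and on $E$ we have $V_{(r)}<v$, hence $q(V_{(r)})\ge q(v)$ and $\hat w_n(Z_n)\ge w_n$. Let $J=\#\{i:V_i\le v\}$. As $\operatorname{Var}J\le nv\le2r$, we have $J-nv=O_P(\sqrt r)$ and $J-r=(J-nv)+K\sqrt r=O_P(K\sqrt r)$. Let $\mathcal G$ be generated by $J$ and the ordered values of the points $V_i\le v$. Put $Z_n'=Z_n$ on $\{J\ge r\}=\{V_{(r)}\le v\}$ and $Z_n'=0$ otherwise. Then $Z_n'$ is $\mathcal G$-measurable and $P(Z_n'\ne Z_n)\le P(V_{(r)}>v)\le P(E^c)\to0$.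

**Step 3: the bulk gives $\tau_nN$.** Let $A_n=\sum_{V_i>v}q(V_i)$. We show: there is $N_n\sim N(0,1)$, independent of $\mathcal G$, with
$$A_n-n\mu=\tau_nN_n+o_P(w_n).\tag{8}$$
Given $\mathcal G$ with $J=j$, the points above $v$ are $n-j$ i.i.d. uniform variables on $(v,1)$. So $A_n$ is a sum of $n-j$ i.i.d. variables $\xi$ with $0\le\xi\le q(v)\le w_n/\sqrt r$ and mean $\bar\mu=\mu/(1-v)$. Let $|j-nv|\le K\sqrt r$; by Chebyshev's inequality $J$ is in this range whp. The conditional mean satisfies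
$$|(n-j)\bar\mu-n\mu|=|nv-j|\,\bar\mu\le2K\sqrt r\,\mu=2K\sqrt{r/n}\,\sqrt n\,\mu=o(\tau_n)$$
by (7) and $K^2r/n\to0$. The conditional variance is
$$(n-j)\Big(\frac{\tau_n^2}{n(1-v)}-\bar\mu^2\Big)=\tau_n^2(1+o(1)),$$
uniformly in these $j$, by (7) and $j=o(n)$, $v\to0$.

Let $Q_{n,j}$ be the quantile function of the conditional law of $(A_n-n\mu)/w_n$ given $J=j$, and let $U$ be uniform on $(0,1)$. We claim that for every $\varepsilon>0$
$$\max_{|j-nv|\le K\sqrt r}P\Big(\Big|Q_{n,j}(U)-\frac{\tau_n}{w_n}\Phi^{-1}(U)\Big|>\varepsilon\Big)\to0 .$$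
Otherwise there are a subsequence and integers $j_n$ in the range along which this probability stays away from $0$, and along a further subsequence $\tau_n/w_n\to\lambda\in[0,1]$. The centered summands divided by $w_n$ are bounded by $r^{-1/2}\to0$, their variances sum to $\lambda^2+o(1)$, and the mean contributes $o(1)$. By Lindeberg's theorem if $\lambda>0$, and by Chebyshev's inequality if $\lambda=0$, the conditional laws converge to $N(0,\lambda^2)$. Hence $Q_{n,j_n}(u)\to\lambda\Phi^{-1}(u)$ for every $u\in(0,1)$, a contradiction.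

Now use the conditional quantile transform. With $G_j$ the conditional distribution function of $A_n$ given $J=j$ and $\Theta$ uniform on $(0,1)$, independent of everything, put $U_n=G_J(A_n-)+\Theta\,(G_J(A_n)-G_J(A_n-))$. Given $\mathcal G$, $U_n$ is uniform, and $(A_n-n\mu)/w_n=Q_{n,J}(U_n)$ almost surely. So $N_n=\Phi^{-1}(U_n)$ is standard normal and independent of $\mathcal G$, and the claim gives (8).

**Step 4: the window gives $f_n$.** Let $e(t)=\#\{i:V_i\le t\}-nt$. On $E$, substituting $t=v_n(z)$, $n\,dt=-\sqrt r\,dz$,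
$$\sum_{V_{(r)}<V_i\le v}q(V_i)=n\int_{V_{(r)}}^vq\,dt+\int_{(V_{(r)},v]}q\,de=f_n(Z_n)-f_n(-K)+\int_{(V_{(r)},v]}q\,de .$$
We bound the last integral. Let $I=[v_n(K),v]$, an interval of length $\ell=2K\sqrt r/n$ which contains $V_{(r)}$ on $E$. On $(V_{(r)},v]$ write $q(t)=\int_0^{q(V_{(r)})}1\{q(t)>y\}\,dy$. For each $y$ the set $\{t\in(V_{(r)},v]:q(t)>y\}$ is empty or an interval with left endpoint $V_{(r)}$, so its $de$-measure is a difference of two values or left limits of $e$ on $I$. Hence
$$\Big|\int_{(V_{(r)},v]}q\,de\Big|\le2q(V_{(r)})\,\sup_{t\in I}|e(t)-e(v_n(K))| .$$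
The process $e$ has stationary increments, so the supremum has the law of $\sup_{u\le\ell}|e(u)|$. Given the points in $[0,t]$, the number of points in $(t,u]$ is binomial with $n-nt-e(t)$ trials and success probability $\frac{u-t}{1-t}$, so $E[e(u)\mid\cdot]=e(t)+(n(1-t)-e(t))\frac{u-t}{1-t}-n(u-t)=e(t)\frac{1-u}{1-t}$. Thus $e(t)/(1-t)$ is a martingale, and Doob's inequality gives, once $\ell\le\frac12$,
$$E\sup_{u\le\ell}e(u)^2\le E\sup_{u\le\ell}\Big(\frac{e(u)}{1-u}\Big)^2\le\frac{4n\ell(1-\ell)}{(1-\ell)^2}\le8n\ell=16K\sqrt r .$$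
So the integral is $O_P(K^{1/2}r^{1/4})\,q(V_{(r)})=o_P(\sqrt r\,q(V_{(r)}))=o_P(\hat w_n(Z_n))$, because $K\le r^{1/8}$.

**Step 5: the lower end is a constant plus $o_P(\tau_n)$.** Let $\kappa=q(1/2)$. Then $F(\kappa)\ge\frac12$, and since $s=o(n)$, $X_{n,s}\le\kappa$ whp. On that event $L_n=\sum_{i\le s}X_{n,i}$ equals $L_n'$, the sum of the $s$ smallest of the $X_i\wedge\kappa$. Let $L^{(i)}$ be the sum of the $s-1$ smallest of the $X_j\wedge\kappa$, $j\ne i$. Adding index $i$ to these gives $s$ values, so $L_n'\le L^{(i)}+\kappa$. The $s$ smallest contain at least $s-1$ indices other than $i$ and all values are nonnegative, so $L_n'\ge L^{(i)}$. Efron–Stein gives $\operatorname{Var}L_n'\le n\kappa^2$. Hence $L_n=EL_n'+O_P(\sqrt n)=EL_n'+o_P(\tau_n)$, as $\tau_n^2/n\to\infty$.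

**Step 6: assembling $S_n$.** On $E$, $S_n=A_n+\sum_{V_{(r)}<V_i\le v}q(V_i)-L_n$. By Steps 3 to 5 and $\tau_n,w_n\le\hat w_n(Z_n)$,
$$S_n=b_n+\tau_nN_n+f_n(Z_n)+o_P(\hat w_n(Z_n)),\qquad b_n=n\mu-f_n(-K)-EL_n' .$$

**Step 7: the size of $W_n$.** Write $\hat w_n=\hat w_n(Z_n)$. First we show that $M_n$ is negligible. On $E$, $0\le(n-r-s)M_n=S_n\le A_n+(J-r)q(V_{(r)})$, so by (7), (8) and Step 2
$$\sqrt n\,M_n\le O(\sqrt n\,\mu)+O_P(w_n/\sqrt n)+O_P(Kn^{-1/2})\sqrt r\,q(V_{(r)})=o_P(\hat w_n),$$
since $K\le n^{1/4}$. Next, the middle sum. The variable $\sum_{V_i>v}q(V_i)^2$ has mean $\tau_n^2$ and variance at most $n\int_v^1q^4\le q(v)^2\tau_n^2\le w_n^4/r$, so it is $\tau_n^2+o_P(w_n^2)$. The window contributes at most $(J-r)q(V_{(r)})^2=o_P(r\,q(V_{(r)})^2)$ to the sum of squares. The $s$ smallest values contribute at most $s\kappa^2=o(n)=o(\tau_n^2)$ whp. Subtracting $(n-r-s)M_n^2=o_P(\hat w_n^2)$,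
$$\sum_{i=s+1}^{n-r}(X_{n,i}-M_n)^2=\tau_n^2+o_P(\hat w_n^2).$$
Whp $s(X_{n,s}-M_n)^2\le2s\kappa^2+2sM_n^2=o_P(\hat w_n^2)$. Finally $\sqrt r\,M_n\le\sqrt n\,M_n=o_P(\hat w_n)$ and $g_n(Z_n)\le\hat w_n$, so $r(q(V_{(r)})-M_n)^2=g_n(Z_n)^2+o_P(\hat w_n^2)$. Adding, $W_n^2=\hat w_n^2(1+o_P(1))$.

**Step 8: an exactly normal, independent $Z$.** By Steps 1 and 2 the law of $Z_n'$ converges to $N(0,1)$ in total variation. A maximal coupling, built from $Z_n'$ and extra randomness independent of $(\mathcal G,N_n)$, gives $Z\sim N(0,1)$ with $P(Z\ne Z_n')\to0$. As $N_n$ is independent of $\mathcal G$, $Z$ is independent of $N:=N_n$. Since $Z=Z_n'=Z_n$ whp, Steps 6 and 7 hold with $Z$ in place of $Z_n$. $\blacksquare$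

Consequently, along any subsequence, $(S_n-\delta_n)/W_n\to N(0,1)$ if and only if
$$\tilde T_n:=\frac{\tau_nN+f_n(Z)-d_n}{\sqrt{\tau_n^2+g_n(Z)^2}}\to N(0,1),\qquad d_n=\delta_n-b_n.\tag{9}$$
Indeed Lemma 1 gives $(S_n-\delta_n)/W_n=(\tilde T_n+o_P(1))(1+o_P(1))$. In (9) only the law of $\tilde T_n$ counts, so we may and do use one fixed pair $(N,Z)$ for all $n$.

## 8. A rigidity lemma for half-planes

If $g_n/\tau_n$ has a finite limit $G$, then $\tilde T_n$ looks like $(N+H(Z))/\sqrt{1+G(Z)^2}$ with $H'=G$. Let us try the two-slope trick of Section 3 here: $H(z)=c_+z^+-c_-z^-$ with $0\le c_-\le c_+$. Measuring angles in the $(N,Z)$-plane, $P(N+cZ<0,Z<0)=\frac14+\frac{\arctan c}{2\pi}$ and $P(N+cZ<0,Z>0)=\frac14-\frac{\arctan c}{2\pi}$ for $c\ge0$, so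
$$P(N+H(Z)<0)=\frac12+\frac{\arctan c_--\arctan c_+}{2\pi},$$
which is $\frac12$ only if $c_-=c_+$. So this kink is visible once an independent $N$ of comparable size is present. The next lemma says the same for every convex profile.

**Lemma 2.** Let $z^*\in(-\infty,\infty]$, let $G:(-\infty,z^*)\to[0,\infty)$ be nondecreasing, let $H$ be convex with $H'=G$ a.e., and let $N,Z$ be independent $N(0,1)$. If
$$P\big(N+H(Z)<-x\sqrt{1+G(Z)^2},\ Z<z^*\big)=\Phi(-x)\quad\text{for all }x>0,\tag{10}$$
then $z^*=\infty$ and $G$ is constant.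

The idea is to compare with the line of slope $c=G(-\infty)$ through the origin. The far tail $x\to\infty$ of (10) shows that $H$ lies above this line; the limit $x\downarrow0$ then forces equality. For the far tail, note that the half-plane $\{N+mZ<-x\sqrt{1+m^2}\}$ has its point closest to the origin at distance $x$, with $Z$-coordinate $-xm/\sqrt{1+m^2}$. One would first take $m=c$, but if $c=0$ this point has $Z=0$ for every $x$, where the behavior of $H$ at $-\infty$ tells nothing. Instead we choose $m$ depending on $x$, so that the slope of $H$ at the closest point is $m$ itself.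

**Proof.** Let $c=\lim_{z\to-\infty}G(z)\ge0$. Since $G\ge c$, the function $H(z)-cz$ is nondecreasing. Let $\beta\in[-\infty,\infty)$ be its limit at $-\infty$. We use that $\Phi(-x+a)/\Phi(-x)\to\infty$ as $x\to\infty$ for every $a>0$.

**Step 1: $\beta\ge0$.** Suppose $\beta<0$.

*Case (i): $G=0$ on $(-\infty,\zeta]$ for some $\zeta<z^*$.* Then $c=0$ and $H=\beta$ there, so the left side of (10) is at least $P(N+\beta<-x)P(Z<\zeta)=\Phi(-x+|\beta|)P(Z<\zeta)$. This exceeds $\Phi(-x)$ for large $x$, a contradiction.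

*Case (ii): $G>0$ everywhere.* By monotonicity this is the only other case. Choose $z_0<\min(0,z^*)$ and $\varepsilon\in(0,1)$ with $H(z_0)-cz_0\le-2\varepsilon$. Let $h(m)=m/\sqrt{1+m^2}\in[0,1)$, which is continuous and increasing.

*Choice of the slope.* Let $z_1=z_1(x)=\sup\{z<z^*:z+xh(G(z))\le0\}$. The expression $z+xh(G(z))$ is strictly increasing in $z$ and tends to $-\infty$ as $z\to-\infty$. For any fixed $\bar z<z_0$ it is positive at $\bar z$ for large $x$, since $h(G(\bar z))>0$. So $z_1$ is finite and $z_1\le\bar z$ for large $x$. Thus $z_1\to-\infty$ as $x\to\infty$. By monotonicity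
$$z_1+xh(G(z_1-))\le0\le z_1+xh(G(z_1+)),$$
so by continuity of $h$ there is $m\in[G(z_1-),G(z_1+)]$ with $z_1=-xh(m)$. As $z_1\to-\infty$, $m\to c$ as $x\to\infty$; also $m\ge c$.

*$H$ lies below the line $mz$ near $z_1$.* Since $G\ge m$ on $(z_1,z_0)$, $H(z_0)\ge H(z_1)+m(z_0-z_1)$. As $z_0<0$, for large $x$
$$H(z_1)-mz_1\le H(z_0)-mz_0=(H(z_0)-cz_0)+(m-c)|z_0|\le-\varepsilon .$$
For $z\in[z_1-2,z_1)$ we have $c\le G(z)\le m$, and the first inequality holds on all of $[z,z_1)$, so for large $x$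
$$H(z)\le H(z_1)-c(z_1-z)\le H(z_1)+m(z-z_1)+2(m-c)\le mz-\varepsilon/2 .$$

*A lower bound for (10).* Put $\kappa=\sqrt{1+m^2}$. If $Z\in[z_1-2,z_1)$ and $N+mZ<-x\kappa+\varepsilon/2$, then $N+H(Z)<-x\kappa\le-x\sqrt{1+G(Z)^2}$, so the event in (10) occurs. The variables $A=(N+mZ)/\kappa$ and $B=(Z-mN)/\kappa$ are independent $N(0,1)$, and $Z=h(m)A+B/\kappa$, so
$$Z-z_1=h(m)(A+x)+B/\kappa .$$
For large $x$, $m\le c+1$ and $\kappa\le\kappa_0:=\sqrt{1+(c+1)^2}$. Let $a=\varepsilon/(2\kappa_0)\le\frac12$. If $A\in(-x,-x+a)$ and $B\in[-2\kappa,-\kappa]$, then $Z-z_1\in[-2,-\frac12]$ and $N+mZ=\kappa A<-x\kappa+\kappa a\le-x\kappa+\varepsilon/2$. Hence the left side of (10) is at least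
$$p\,[\Phi(-x+a)-\Phi(-x)],\qquad p=\min_{1\le\kappa\le\kappa_0}P(B\in[-2\kappa,-\kappa])>0 ,$$
with $a,p$ independent of $x$. This exceeds $\Phi(-x)$ for large $x$, a contradiction.

**Step 2: the limit $x\downarrow0$ forces equality.** By Step 1, $H(z)\ge cz$ on $(-\infty,z^*)$. As $x\downarrow0$ the events in (10) increase to $\{N+H(Z)<0,Z<z^*\}$, so
$$\tfrac12=P(N+H(Z)<0,Z<z^*)\le P(N+cZ<0,Z<z^*)\le P(N+cZ<0)=\tfrac12 .$$
Equality in the last inequality means $P(N+cZ<0,Z\ge z^*)=0$, which forces $z^*=\infty$. Equality in the first means $P(N+cZ<0\le N+H(Z))=0$. If $H(z)>cz$ at some point, this would hold on an open interval by continuity of $H$, and the probability would be positive. So $H(z)=cz$ for all $z$. Then $G=c$ a.e., and everywhere by monotonicity. $\blacksquare$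

## 9. Proof of Theorem 2

**Step 1: (I) gives both normalizations.** Let (I) hold along a sequence. By (6) at $z=0$, $\tau_n(0)\le\tau_n+o(g_n(0))$. For $|y|\le z$, monotonicity gives $|g_n(y)-g_n(0)|\le g_n(z)-g_n(-z)$. So, uniformly on compacts,
$$g_n(z)=g_n(0)+o(\tau_n+g_n(0)),\qquad f_n(z)=g_n(0)z+o(\tau_n+g_n(0)).$$
Put $a_n^2=\tau_n^2+g_n(0)^2$. Then $|\hat w_n(Z)-a_n|\le|g_n(Z)-g_n(0)|=o_P(a_n)$, and Lemma 1 gives
$$\frac{S_n-b_n}{a_n}=\frac{\tau_nN+g_n(0)Z}{a_n}+o_P(1)\to N(0,1),$$
since the first term on the right is exactly $N(0,1)$. Likewise (9) holds with $d_n=0$.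

**Step 2: (II) gives self-normalization.** Let (II) hold along a sequence. For each fixed $\varepsilon>0$, $g_n(\pm\varepsilon)/g_n(\pm1)\to1$ with equal signs. So we can choose $\varepsilon_n\downarrow0$ slowly enough that $g_n(-\varepsilon_n)/g_n(-1)\to1$ and $g_n(\varepsilon_n)/g_n(1)\to1$. Let $d_n=f_n(-\varepsilon_n)$. We check that $(f_n(z)-d_n)/g_n(z)\to z$ for fixed $z\ne0$. For $z<0$ and $n$ large, $g_n$ on $[z,-\varepsilon_n]$ lies between $g_n(z)$ and $g_n(-\varepsilon_n)\sim g_n(-1)\sim g_n(z)$, so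
$$f_n(z)-d_n=-\int_z^{-\varepsilon_n}g_n=g_n(z)(z+\varepsilon_n)(1+o(1)).$$
For $z>0$ and $n$ large,
$$g_n(\varepsilon_n)(z-\varepsilon_n)\le f_n(z)-d_n=\int_{-\varepsilon_n}^zg_n\le g_n(z)(z+\varepsilon_n),$$
with $g_n(\varepsilon_n)\sim g_n(1)\sim g_n(z)$. For fixed $z$ and large $n$ also $\tau_n\le\tau_n(z)=o(g_n(z))$. So $\tilde T_n\to Z$ almost surely, and (9) holds.

**Step 3: (II) excludes constants.** We identify the limit of $S_n$ itself. Along the sequence, $g_n(u)/g_n(1)\to1$ for $u>0$ and $\to1/\rho$ for $u<0$. These ratios are at most $1$ for $u\le1$, and on $[0,z]$ with $z>1$ they are at most $g_n(z)/g_n(1)\to1$. By bounded convergence $f_n(z)/g_n(1)\to z^+-z^-/\rho$ for each $z$. Also $\tau_n/g_n(1)\to0$ and $\hat w_n(Z)=O_P(g_n(1))$. In order that the error in Lemma 1 becomes small we only need this last bound, and we get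
$$\frac{S_n-b_n}{g_n(1)}\to Y_\rho:=Z^+-Z^-/\rho\quad\text{in law.}$$
The law of $Y_\rho$ is nondegenerate and not normal. If $\rho<\infty$, it has median $0$ and $P(Y_\rho>t)=\Phi(-t)\ne\Phi(-\rho t)=P(Y_\rho<-t)$ for $t>0$; if $\rho=\infty$, it has an atom at $0$. By convergence of types, normalization by constants fails along every subsequence.

**Step 4: from subsequences to the full sequence.** This step turns constants found along subsequences into one sequence of constants. Let $\epsilon_n$ be the infimum over $\delta\in\mathbb R$ of the Lévy distance between the law of $(S_n-\delta)/W_n$ and $N(0,1)$. If every subsequence has a further one along which suitable constants exist, then $\epsilon_n\to0$ along the full sequence, and choosing $\delta_n$ whose distance is at most $\epsilon_n+1/n$ gives (1). The same argument, with the infimum over pairs $(a,b)$, $a>0$, applies to (2).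

Steps 1 to 4 prove part 2 and the "if" half of part 1. They also prove the sentence after the theorem, given part 1: if self-normalization holds and no subsequence satisfies (II), every subsequence has a further one satisfying (I), and Step 4 gives (2); if some subsequence satisfies (II), Step 3 excludes (2).

**Step 5: necessity, setup.** Suppose (1) holds. Given any subsequence, (9) holds along it; we look for a further subsequence with (I) or (II). Put $G_n=g_n/\tau_n$, which is positive and nondecreasing. By Helly's theorem (applied to $\arctan G_n$), along a further subsequence $G_n(z)\to G(z)\in[0,\infty]$ off a countable set, with $G$ nondecreasing. Let $z^*=\sup\{z:G(z)<\infty\}$, with $\sup\emptyset=-\infty$.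

**Step 6: the case $z^*>-\infty$ leads to (I).** Here Lemma 2 is used. Fix $z_b<z^*$, put $H_n(z)=\int_{z_b}^zG_n$, and write
$$\tilde T_n=\frac{N+H_n(Z)-D_n}{\sqrt{1+G_n(Z)^2}}$$
with constants $D_n$. For $z<z^*$, the $G_n$ are bounded on the interval between $z_b$ and $z$ by $G_n(y)\to G(y)<\infty$, for a convergence point $y\in(\max(z,z_b),z^*)$. So $H_n(z)\to H(z):=\int_{z_b}^zG$ by bounded convergence. If $|D_n|\to\infty$ along a further subsequence, then $|\tilde T_n|\to\infty$ almost surely on $\{Z<z^*\}$, which contradicts tightness. So, passing to a further subsequence, $D_n\to D\in\mathbb R$.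

On $\{Z>z^*\}$ (empty if $z^*=\infty$) we have $H_n(Z)\ge0$ and $G_n(Z)\to\infty$, hence $\liminf\tilde T_n\ge0$ almost surely. On $\{Z<z^*\}$, $\tilde T_n\to(N+H(Z)-D)/\sqrt{1+G(Z)^2}$ almost surely. This variable has no atoms, because given $Z$ it is normal with positive variance. Thus for every $x>0$
$$\Phi(-x)=\lim P(\tilde T_n<-x)=P\big(N+H(Z)-D<-x\sqrt{1+G(Z)^2},\ Z<z^*\big).$$
Lemma 2, applied to $H-D$, gives $z^*=\infty$ and $G\equiv c<\infty$. Monotone functions converging to a constant off a countable set converge everywhere, so $G_n(z)\to c$ for all $z$, and $(g_n(z)-g_n(-z))/\tau_n\to0$ for all $z>0$. As $\tau_n\le\tau_n(0)$, (I) holds.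

**Step 7: the case $z^*=-\infty$; the profile is linear on each side of $0$.** Now $G=\infty$, and by monotonicity $G_n(z)\to\infty$ for all $z$. Let $D_n(z)=(f_n(z)-d_n)/\tau_n$, which is continuous and nondecreasing, and $\eta_n=D_n/G_n$. Then
$$\tilde T_n=\frac N{\sqrt{1+G_n(Z)^2}}+\eta_n(Z)\frac{G_n(Z)}{\sqrt{1+G_n(Z)^2}} ,$$
where the first term tends to $0$ and the last factor to $1$ almost surely. So $\eta_n(Z)\to N(0,1)$ in law.

*A zero of $D_n$.* $P(\eta_n(Z)<0)$ and $P(\eta_n(Z)>0)$ tend to $\frac12$. Hence for large $n$, $D_n$ takes both signs and has a zero $z_n$. From $P(\eta_n(Z)<0)\le P(Z<z_n)+o(1)$ and $P(\eta_n(Z)>0)\le P(Z>z_n)+o(1)$ we get $\Phi(z_n)\to\frac12$, that is, $z_n\to0$.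

*A one-sided bound that must be sharp.* Since $G_n$ is nondecreasing,
$$D_n(z)=\int_{z_n}^zG_n\le G_n(z)(z-z_n)$$
for both signs of $z-z_n$, that is, $\eta_n(z)\le z-z_n$. So $\arctan(Z-z_n)-\arctan\eta_n(Z)\ge0$. Both terms have expectations tending to $E\arctan Z$, so the difference tends to $0$ in $L^1$, hence in probability. As both $Z-z_n$ and $\eta_n(Z)$ are tight, and $\tan$ is uniformly continuous on compact subintervals of $(-\frac\pi2,\frac\pi2)$, it follows that $\eta_n(Z)-Z\to0$ in probability. Along a further subsequence $\eta_n(z)\to z$ for a.e. $z$, that is,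
$$D_n(z)=G_n(z)(z+o(1))\quad\text{for a.e. }z.\tag{11}$$

*Constancy of $g_n$ on each side.* Let $x,y$ be points where (11) holds. If $0<y<x$, then $D_n(x)\le D_n(y)+G_n(x)(x-y)$, and (11) turns this into $G_n(x)(y+o(1))\le G_n(y)(y+o(1))$. If $x<y<0$, then $D_n(y)\ge D_n(x)+G_n(x)(y-x)$, and (11) turns this into $G_n(y)(y+o(1))\ge G_n(x)(y+o(1))$; since $y<0$, $G_n(y)\le G_n(x)(1+o(1))$. In both cases monotonicity gives the opposite inequality, so $g_n(x)/g_n(y)\to1$. Sandwiching between such points, $g_n(x)/g_n(y)\to1$ for all $x,y$ with $xy>0$.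

**Step 8: conclusion in the case $z^*=-\infty$.** We have $\tau_n/g_n(z)=1/G_n(z)\to0$, so $\tau_n(z)/g_n(z)\to0$ for every $z$ by (6). Pass to a further subsequence with $g_n(1)/g_n(-1)\to\rho\in[1,\infty]$. If $\rho>1$, (II) holds. If $\rho=1$, then $g_n(z)/g_n(-z)\to1$ for all $z>0$, so $g_n(z)-g_n(-z)=o(g_n(-z))=o(g_n(0))$, and (I) holds. $\blacksquare$

## 10. Criteria on the tail alone

**Proof of Corollary 1.** The case $EX^2<\infty$ is Proposition 1. Let $X\ge0$, $EX^2=\infty$, and suppose self-normalization holds but normalization by constants does not. By Theorem 2 some subsequence satisfies (II). Along it put $v=v_n(0)=r/n$ and $x=q(v)\to\infty$. Condition (II) at $z=0$ reads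
$$\frac{\tau_n(0)^2}{g_n(0)^2}=\frac{n\int_v^1q^2}{r\,q(v)^2}=\frac{\int_v^1q^2}{v\,x^2}\to0 .$$
For $y<x=q(v)$ we have $P(X>y)>v$, so $P(X\ge x)\ge v$. With $X=q(V)$, $\{q(V)<x\}\subset\{V>v\}$, so $E[X^2;X<x]\le\int_v^1q^2$. With $x'=x/2$,
$$\frac{x'^2P(X>x')}{E[X^2;X\le x']}\ge\frac{x^2v/4}{E[X^2;X<x]}\ge\frac{x^2v}{4\int_v^1q^2}\to\infty ,$$
which contradicts the assumption on the limsup. $\blacksquare$

For example, if $P(X>x)=x^{-\alpha}$ for $x\ge1$ with $0<\alpha<2$, then $E[X^2;X\le x]=\frac\alpha{2-\alpha}(x^{2-\alpha}-1)$ and the ratio in Corollary 1 tends to $\frac{2-\alpha}\alpha<\infty$.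

**Proof of Corollary 2, "only if".** If the converse fails for some trimming sequence, Theorem 2 gives a subsequence satisfying (II). Along it take $v_j=r/n$ and $h_j=\sqrt r/n$. Then $v_j\to0$ and $h_j/v_j=r^{-1/2}\to0$. Since $v_n(z)=v_j-h_jz$, the four expressions in the corollary are
$$\frac{g_n(K)}{g_n(1/K)},\qquad\frac{g_n(-1/K)}{g_n(-K)},\qquad\frac{\tau_n(-1)^2}{g_n(-1)^2},\qquad\frac{g_n(1)}{g_n(-1)} ,$$
and (II) says that they behave as required.

**Proof of Corollary 2, "if".** We build trimming sequences that satisfy (II) along a sparse set of integers and (I) elsewhere.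

**Step 1: the sparse set.** Let $n_j=\lfloor v_j/h_j^2\rfloor$. Since $v_j/h_j^2=(v_j/h_j)^2/v_j\to\infty$, $n_j\to\infty$, and after thinning $n_j$ is strictly increasing. Let $r_{n_j}=\lfloor n_jv_j\rfloor$. Then $r_{n_j}\sim v_j^2/h_j^2\to\infty$, $r_{n_j}/n_j\to0$, $\sqrt{r_{n_j}}/n_j\sim h_j$, and $|r_{n_j}/n_j-v_j|\le1/n_j\sim h_j^2/v_j=o(h_j)$. So for each fixed $z$
$$v_{n_j}(z)=v_j-h_j(z+o(1)).\tag{12}$$

**Step 2: (II) holds along $(n_j)$.** Let $x,y>0$ and take $K>1$ with $1/K<\min(x,y)$ and $\max(x,y)<K$. By (12), for large $j$ both $v_{n_j}(x)$ and $v_{n_j}(y)$ lie between $v_j-Kh_j$ and $v_j-h_j/K$, so the first condition and the monotonicity of $q$ give $g_{n_j}(x)/g_{n_j}(y)\to1$. For $x,y<0$ use the second condition in the same way. The same sandwich gives $q(v_{n_j}(\pm1))\sim q(v_j\mp h_j)$, so the fourth condition gives $\liminf g_{n_j}(1)/g_{n_j}(-1)>1$, and after thinning this ratio converges to some $\rho\in(1,\infty]$.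

It remains to treat $\tau_{n_j}(z)$ for fixed $z$. By (12), the part of $(v_{n_j}(z),1)$ below $v_j+h_j$ has length at most $(|z|+2)h_j$ for large $j$, so
$$\int_{v_{n_j}(z)}^1q^2\le\int_{v_j+h_j}^1q^2+(|z|+2)h_j\,q(v_{n_j}(z))^2 .$$
If $z<0$, then $q(v_{n_j}(z))\sim q(v_j+h_j)$ by the second condition. If $z\ge0$, then $q(v_{n_j}(z))\ge q(v_j+h_j)$ eventually, by (12). In both cases the third condition and $h_j=o(v_j)$ show that the right side is $o(v_jq(v_{n_j}(z))^2)$. As $r_{n_j}/n_j\sim v_j$, this says $\tau_{n_j}(z)/g_{n_j}(z)\to0$. So (II) holds along $(n_j)$.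

**Step 3: (I) for the other integers.** Take continuity points $c_l\downarrow0$ of $q$ with $c_l<\frac14$ and $q(c_l)>0$; they exist because $q$ is monotone and $q(0+)=\infty$. For fixed $l$ and $r=\lfloor nc_l\rfloor$, $v_n(z)\to c_l$ uniformly for $|z|\le l$ as $n\to\infty$, so
$$\frac{g_n(l)-g_n(-l)}{g_n(0)}=\frac{q(v_n(l))-q(v_n(-l))}{q(v_n(0))}\to0 .$$
Hence there are integers $m_1<m_2<\cdots$ with $m_lc_l\ge(l+1)^2+1$ (so that $\sqrt r>l$ and the ratio is defined) such that this ratio is at most $1/l$ for all $n\ge m_l$. For $n\ge m_1$ let $l(n)=\max\{l:m_l\le n\}$, so that $l(n)\to\infty$, and for $n\notin\{n_j\}$ let $r_n=\lfloor nc_{l(n)}\rfloor$ (the finitely many $n<m_1$ do not matter). Then $r_n\ge l(n)\to\infty$ and $r_n/n\le c_{l(n)}\to0$. For fixed $z>0$, once $l(n)\ge z$,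
$$\frac{g_n(z)-g_n(-z)}{\tau_n(0)+g_n(0)}\le\frac{g_n(l(n))-g_n(-l(n))}{g_n(0)}\le\frac1{l(n)}\to0 ,$$
so (I) holds along $n\notin\{n_j\}$.

**Step 4: conclusion.** Put $s_n=r_n$ for all $n$. The trimming hypothesis holds. Every subsequence has a further subsequence inside $\{n_j\}$ or inside its complement, so (II) or (I) holds along it. By Theorem 2, self-normalization holds for the full sequence, while normalization by constants fails along $(n_j)$. $\blacksquare$
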